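\title{Fibrations over even spheres that are not onto in homology}

\begin{abstract}
Let $F\to E\xrightarrow{p}S^n$, $n>1$, be a fibration whose fiber is a connected finite complex with $\chi(F)\neq 0$. It has been conjectured that $p_*$ is onto in integral homology. We show that this fails for every even $n\ge 4$: for all integers $d\ge 1$ and $k\neq 0$ there is such a fibration with simply connected fiber, $\chi(F)=kd$ and $p_*H_n(E;\mathbb Z)=d\,\mathbb Z$. The construction glues an integral and a rational local system of spectra over a universal space, using a decomposition of the scalar matrix $1/d$ into three matrices each of which preserves a lattice, and then realizes the result by attaching cells.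
\end{abstract}

\section{Introduction}

Fix $n>1$, a base point $x_0\in S^n$ and a generator $s\in H^n(S^n;\mathbb Z)$, which identifies $H_n(S^n;\mathbb Z)$ with $\mathbb Z$. For a map $p:Y\to S^n$ the image $p_*H_n(Y;\mathbb Z)$ equals $d\,\mathbb Z$ for a unique $d\ge 0$, which we call the \emph{index} $\operatorname{ind}(p)$. If $Y$ is nonempty, $p_*$ is onto in integral homology exactly when the index is $1$.

Let $p:E\to S^n$ be a fibration whose fiber $F$ is a connected finite CW complex. A fibration with a section has index $1$. The Hopf fibration $S^3\to S^7\to S^4$ has index $0$, and its fiber has Euler characteristic $0$. This is no accident. The Becker--Gottlieb transfer \cite{BG} is a stable map $\tau:\Sigma^\infty S^n_+\to\Sigma^\infty E_+$ such that $p\tau$ induces multiplication by $\chi(F)$ on ordinary homology, so that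
\begin{equation}\label{eq:transfer}
\chi(F)\,\mathbb Z\subset p_*H_n(E;\mathbb Z).
\end{equation}
If $\chi(F)\neq0$, the index is therefore a positive divisor of $\chi(F)$. The index is also the order of a class in $H_{n-1}(F;\mathbb Z)$ (Lemma~\ref{lem:order}). So when $\chi(F)\ne0$ the index is $1$ if $\chi(F)=\pm1$, and also if $H_{n-1}(F;\mathbb Z)$ is torsion free, as for even spheres and complex projective spaces. These cases suggest the following guess.

\begin{quote}
\textbf{Conjecture.} If $F\to E\xrightarrow{p}S^n$ is a fibration with $n>1$, $F$ a connected finite CW complex and $\chi(F)\neq0$, then $p_*:H_*(E;\mathbb Z)\to H_*(S^n;\mathbb Z)$ is onto.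
\end{quote}

Let $F^F$ be the space of self-maps of $F$, based at the identity $1_F$, let $\omega:F^F\to F$ be evaluation at the base point of $F$, and let $h$ be the Hurewicz homomorphism. The conjecture is known to be equivalent to the vanishing of the composite
\begin{equation}\label{eq:evaluation}
\pi_{n-1}(F^F;1_F)\xrightarrow{\ \omega_*\ }\pi_{n-1}(F)\xrightarrow{\ h\ }H_{n-1}(F;\mathbb Z),
\end{equation}
and it is known to hold (a) for $n$ odd, (b) for fiber bundles with a Lie group as structure group, (c) when $H_{n-1}(F;\mathbb Z)$ has square-free torsion, and (d) for $n=2$. We show that it fails for all remaining $n$.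

\begin{theorem}\label{thm:main}
Let $n\ge4$ be even and let $d\ge1$ and $k\neq0$ be integers. There is a fibration $p:E\to S^n$ whose fiber is simply connected and homotopy equivalent to a finite CW complex $F$, with $\chi(F)=kd$ and $p_*H_n(E;\mathbb Z)=d\,\mathbb Z\subset\mathbb Z=H_n(S^n;\mathbb Z)$.
\end{theorem}

Here the fiber is finite up to homotopy equivalence. The following form concerns an actual finite complex and the composite \eqref{eq:evaluation}.

\begin{theorem}\label{thm:evaluation}
Let $n$, $d$, $k$ be as in Theorem~\ref{thm:main}. There are a finite simply connected CW complex $F$ with $\chi(F)=kd$ and an element $\alpha\in\pi_{n-1}(F^F;1_F)$ such that $h\omega_*(\alpha)\in H_{n-1}(F;\mathbb Z)$ has order exactly $d$.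
\end{theorem}

For $d\ge2$, for instance $n=4$ and $d=\chi(F)=2$, either theorem disproves the conjecture. Together with (a) and (d), this shows that for $n>1$ the conjecture holds precisely when $n$ is odd or $n=2$. Together with \eqref{eq:transfer}, Theorem~\ref{thm:main} also shows that the transfer gives the only restriction on the index.

\begin{corollary}\label{cor:pairs}
Let $n\ge4$ be even and let $\chi\neq0$, $d\ge1$ be integers. A fibration over $S^n$ of index $d$ whose fiber is, up to homotopy equivalence, a connected finite complex of Euler characteristic $\chi$ exists if and only if $d$ divides $\chi$.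
\end{corollary}

The proof runs as follows. Index $d$ with a finite fiber of Euler characteristic $0$ is provided by suitable sphere bundles $P$ (Section~\ref{sec:sphere}). We change the Euler characteristic by attaching cells to $P$ in such a way that the new space retracts onto $P$, which keeps the index. The difficulty is that one cell in the total space creates infinitely many cells in the fiber, so the cells must be arranged to cancel. After suspension this becomes a problem about local systems of spectra (Sections~\ref{sec:local} and~\ref{sec:realize}). We solve it over the universal space for the condition ``$d$ divides the index'', where an object can be glued from an integral and a rational piece (Section~\ref{sec:universal}), and then descend to a finite complex (Section~\ref{sec:descent}). The gluing condition is one equation between matrices, which is the heart of the matter and which we solve first (Section~\ref{sec:algebra}).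

\section{Two descriptions of the index}\label{sec:index}

\begin{lemma}\label{lem:order}
Let $p:E\to S^n$, $n>1$, be a fibration with path-connected fiber $F_0$ over $x_0$. There is a map $\mu_0:S^{n-1}\times F_0\to F_0$ whose restriction to $*\times F_0$ is homotopic to the identity and such that the class $\mu_{0*}([S^{n-1}]\times\mathrm{pt})\in H_{n-1}(F_0;\mathbb Z)$ has order $\operatorname{ind}(p)$, infinite order if $\operatorname{ind}(p)=0$.
\end{lemma}

\begin{proof}
Let $D^n\to S^n$ collapse the boundary to $x_0$. The pullback of $p$ to the disk is fiber homotopy trivial, so there is a map $\Psi:D^n\times F_0\to E$ covering the collapse which is a homotopy equivalence on each fiber. Put $\mu_0=\Psi|_{S^{n-1}\times F_0}$. Precomposing $\Psi$ with a homotopy inverse of $\mu_0|_{*\times F_0}$ in the second variable, we arrange $\mu_0|_{*\times F_0}\simeq\mathrm{id}$. The map $\Psi$ induces an isomorphism $H_*((D^n,S^{n-1})\times F_0)\to H_*(E,F_0)$: thicken $x_0$ to a small disk, which does not change the homology of either pair, and excise the part over $x_0$; over the rest the collapse is a homeomorphism.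 Hence $H_n(E,F_0)\cong H_0(F_0)=\mathbb Z$ is generated by $\Psi_*([D^n]\times\mathrm{pt})$. This generator maps to a generator of $H_n(S^n,x_0)$, and its boundary is $\mu_{0*}([S^{n-1}]\times\mathrm{pt})$. In the exact sequence $H_n(E)\to H_n(E,F_0)\to H_{n-1}(F_0)$ the first map has image $\operatorname{ind}(p)\mathbb Z$, and this is the kernel of the second.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:evaluation} from Theorem~\ref{thm:main}]
Let $p$ be as in Theorem~\ref{thm:main}, with fiber $F_0$, let $u:F_0\to F$ and $w:F\to F_0$ be inverse homotopy equivalences, and put $\mu=u\mu_0(1\times w):S^{n-1}\times F\to F$. Its restriction to $*\times F$ is homotopic to the identity, so by homotopy extension we may deform $\mu$ until this restriction equals $1_F$. Its adjoint is then a based map $\alpha:S^{n-1}\to F^F$, and $h\omega_*(\alpha)=\mu_*([S^{n-1}]\times\mathrm{pt})=u_*\mu_{0*}([S^{n-1}]\times\mathrm{pt})$ has order $d$ because $u_*$ is an isomorphism.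
\end{proof}

\begin{lemma}\label{lem:divisible}
Let $p:Y\to S^n$ be a map and $d\ge1$. Then $d$ divides $\operatorname{ind}(p)$ if and only if there is $h\in H^n(Y;\mathbb Z)$ with $p^*s=d\,h$ in $H^n(Y;\mathbb Q)$.
\end{lemma}

\begin{proof}
The index is divisible by $d$ exactly when the homomorphism $\langle p^*s,-\rangle:H_n(Y)\to\mathbb Z$ is $d$ times a homomorphism to $\mathbb Z$. By universal coefficients every homomorphism $H_n(Y)\to\mathbb Z$ comes from a class $h\in H^n(Y;\mathbb Z)$, and $H^n(Y;\mathbb Q)=\operatorname{Hom}(H_n(Y),\mathbb Q)$.
\end{proof}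

From now on $n\ge4$ is even and $\kappa=n-1$, which is odd and at least $3$. We write $K=K(\mathbb Z,n)$, $K_{\mathbb Q}=K(\mathbb Q,n)$, and $l:K\to K_{\mathbb Q}$ for the map induced by $\mathbb Z\subset\mathbb Q$.

\section{The matrix equation}\label{sec:algebra}

This paragraph is motivation and is not used in the proofs. Suppose that $p:E\to S^n$ has fiber $F$ and index $d$. Take $h$ as in Lemma~\ref{lem:divisible}, view it as a map $E\to K$, and let $\tilde F$ be the homotopy fiber of $(p,h):E\to S^n\times K$. The loop space $\Omega S^n\times\Omega K$ acts on $\tilde F$, so the homology of $\tilde F$ carries two operators $\theta$ and $\iota$ of degree $\kappa$, one from each factor. They anticommute because $\kappa$ is odd, and $\iota^2=0$ rationally. Rationally $(p,h)$ factors through the graph of $s/d:S^n\to K_{\mathbb Q}$. This gives a rational map from $F$ to $\tilde F$ which intertwines the degree $\kappa$ operator $\lambda$ of $\Omega S^n$ on $F$ with $\theta+\frac1d\iota$. Now imagine the simplest shape: $\tilde F$ is free over $\Omega K$ on a lattice $U$ that stands for the cells of $F$, the operator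 $\theta$ is $x\mapsto\lambda x+\iota\beta x$ with $\lambda,\beta$ \emph{integral}, and the rational map is $x\mapsto x+\iota vx$ with $v$ only \emph{rational}. The intertwining condition then becomes equation \eqref{eq:datum} below.

\begin{definition}\label{def:datum}
Let $d\ge1$. A \emph{$d$-datum} consists of finitely generated free abelian groups $U_0,\dots,U_l$ with direct sum $U$, homomorphisms $\lambda:U_i\to U_{i+1}$ and $\beta:U_i\to U_i$, and linear maps $v:U_i\otimes\mathbb Q\to U_{i-1}\otimes\mathbb Q$ (where $U_{-1}=U_{l+1}=0$), such that on $U_{\mathbb Q}=U\otimes\mathbb Q$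
\begin{equation}\label{eq:datum}
v\lambda+\lambda v=\beta+\tfrac1d .
\end{equation}
Its Euler characteristic is $\chi(U)=\sum_i(-1)^i\operatorname{rk}U_i$.
\end{definition}

We want a $d$-datum with $\chi(U)\ne0$. The next lemma tells us where to look; its first part is the algebraic counterpart of \eqref{eq:transfer}.

\begin{lemma}\label{lem:constraints}
In a $d$-datum, $d$ divides $\chi(U)$. If $d\ge2$ and $\lambda^2=0$, then $\chi(U)=0$.
\end{lemma}

\begin{proof}
The trace of $v\lambda$ on $U_i\otimes\mathbb Q$ equals the trace of $\lambda v$ on $U_{i+1}\otimes\mathbb Q$, so the alternating sum of the traces of the left side of \eqref{eq:datum} vanishes. Thus $\chi(U)/d=-\sum_i(-1)^i\operatorname{tr}(\beta|_{U_i})$ is an integer. Let $d\ge2$. The characteristic polynomial of $\beta$ is monic with integer coefficients, so $-1/d$ is not a root, and $\gamma=\beta+\frac1d$ is invertible on $U_{\mathbb Q}$. If $\lambda^2=0$, then $\gamma\lambda=\lambda v\lambda=\lambda\gamma$. For $x\in\ker\lambda$ we get $\lambda\gamma^{-1}x=0$ and $x=\gamma\gamma^{-1}x=\lambda v\gamma^{-1}x$. So $(U_{\mathbb Q},\lambda)$ is an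 exact complex and $\chi(U)=0$.
\end{proof}

So we need $\lambda^2\ne0$, hence at least three groups. Try three lattices $U_0\subset U_1\subset U_2$ in one space $\mathbb Q^r$, with $\lambda$ the inclusions; then $\chi(U)=r-r+r=r$. Let $\beta_i=\beta|_{U_i}$ and $v_i=v|_{U_i\otimes\mathbb Q}$, all regarded as $r\times r$ rational matrices. On $U_0$, $U_2$ and $U_1$, equation \eqref{eq:datum} reads
\[
v_1=\beta_0+\tfrac1d,\qquad v_2=\beta_2+\tfrac1d,\qquad v_1+v_2=\beta_1+\tfrac1d .
\]
The first two equations define $v$, and the third becomes
\begin{equation}\label{eq:three}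
\beta_1-\beta_0-\beta_2=\tfrac1d .
\end{equation}
We must write the scalar matrix $1/d$ as a signed sum of three matrices each of which preserves a lattice. The lattices may be different, and this is the freedom we use: a projection preserves some lattice, and so does a nilpotent matrix, whatever their denominators.

\begin{example}\label{ex:two}
Let $d=2$ and $r=2$, the smallest case allowed by Lemma~\ref{lem:constraints}. Then \eqref{eq:three} holds for
\[
\beta_1=\begin{pmatrix}\frac12&\frac12\\[2pt] \frac12&\frac12\end{pmatrix},\qquad
\beta_0=\begin{pmatrix}0&\frac12\\[2pt]0&0\end{pmatrix},\qquad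
\beta_2=\begin{pmatrix}0&0\\[2pt]\frac12&0\end{pmatrix}.
\]
Let $U_0$ have basis $2e_1,4e_2$, let $U_1$ have basis $w_\pm=\frac12(e_1\pm e_2)$, and let $U_2$ have basis $\frac12e_1,\frac14e_2$. Then $\beta_0$ sends $4e_2\mapsto2e_1\mapsto0$, the projection $\beta_1$ fixes $w_+$ and kills $w_-$, and $\beta_2$ sends $\frac12e_1\mapsto\frac14e_2\mapsto0$. From $2e_1=2w_++2w_-$, $4e_2=4w_+-4w_-$ and $w_\pm=\frac12e_1\pm2\cdot\frac14e_2$ we see that the lattices are nested and that in these bases $\lambda$ has the integer matrices
\[
\begin{pmatrix}2&4\\2&-4\end{pmatrix}:U_0\to U_1,\qquad\begin{pmatrix}1&1\\2&-2\end{pmatrix}:U_1\to U_2 .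
\]
The map $v$ is not integral: $v_1w_+=\frac12e_1+\frac14e_2=\frac14(2e_1)+\frac1{16}(4e_2)$. The alternating trace of $\beta$ is $0-1+0=-\chi(U)/2$, as in the proof of Lemma~\ref{lem:constraints}.
\end{example}

\begin{proposition}\label{prop:datum}
For every $d\ge1$ there is a $d$-datum with $\chi(U)=d$.
\end{proposition}

\begin{proof}
Let $r=d$, let $\beta_1$ be the $d\times d$ matrix with all entries $1/d$, and let $\beta_0$ and $\beta_2$ be its strictly upper and strictly lower triangular parts. Then $\beta_1-\beta_0-\beta_2$ is the diagonal part, which is \eqref{eq:three}. With $w=\frac1d(e_1+\dots+e_d)$ put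
\[
U_0=\bigoplus_{i=1}^d d^{\,i}\mathbb Ze_i,\qquad U_1=\mathbb Z^d+\mathbb Zw,\qquad U_2=\bigoplus_{i=1}^d d^{-i}\mathbb Ze_i .
\]
Then $U_0\subset\mathbb Z^d\subset U_1\subset d^{-1}\mathbb Z^d\subset U_2$. We have $\beta_0(d^je_j)=\sum_{i<j}d^{j-1}e_i\in U_0$ because $j-1\ge i$; $\beta_1e_j=w$ and $\beta_1w=w$; and $\beta_2(d^{-j}e_j)=\sum_{i>j}d^{-j-1}e_i\in U_2$ because $j+1\le i$.
\end{proof}

\section{Local systems of spectra}\label{sec:local}

We work with $\infty$-categories \cite{HTT,HA}. A space means a homotopy type, and all pullbacks, fibers and colimits are the homotopy invariant ones. $\mathcal S$ and $\mathcal S_*$ are the categories of spaces and pointed spaces, $\mathrm{Sp}$ is that of spectra, with smash product $\otimes$ and unit $\mathbb S$, and $\mathrm{Mod}_{\mathbb Q}$ is that of rational spectra. A map in $\mathrm{Mod}_{\mathbb Q}$ is determined up to homotopy by its effect on homotopy groups, and every homomorphism of graded vector spaces occurs. For a space $G$ we write $\mathbb S[G]=\Sigma^\infty_+G$ and $\mathbb Q[G]$ for its rationalization, so $\pi_*\mathbb Q[G]=H_*(G;\mathbb Q)$;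 these are ring spectra when $G$ is a loop space. The Euler characteristic $\chi(D)=\sum_i(-1)^i\operatorname{rk}H_i(D;\mathbb Z)$ of a finite spectrum is additive in cofiber sequences and changes sign under suspension.

A \emph{local system} on a space $Y$ is an object of $\mathrm{Sp}^Y=\operatorname{Fun}(Y,\mathrm{Sp})$: a spectrum for each point of $Y$, an equivalence for each path, and so on. This category is stable. Limits, colimits, equivalences and the rationalization $\mathcal M\to\mathcal M_{\mathbb Q}$ are computed on stalks. For $g:Y\to Y'$ the restriction $g^*$ has a left adjoint $g_!$, which is exact and satisfies $(g'g)_!=g'_!g_!$; for $Y'=\mathrm{pt}$ it is $\operatorname{colim}_Y$. We use four standard facts.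

\medskip\noindent\textbf{(L1) Modules.} If $Y$ is connected with base point $y:\mathrm{pt}\to Y$, then $\mathrm{Sp}^Y$ is equivalent to the category of left $\mathbb S[\Omega Y]$-modules. The stalk $y^*$ is the underlying spectrum, $y_!\mathbb S$ is the free module $\mathbb S[\Omega Y]$, and for a based map $g$ the functors $g^*$, $g_!$ are restriction and extension of scalars. In particular $\operatorname{colim}_Y\mathcal M=\mathbb S\otimes_{\mathbb S[\Omega Y]}\mathcal M$. The same holds with $\mathrm{Mod}_{\mathbb Q}$ and $\mathbb Q$ in place of $\mathrm{Sp}$ and $\mathbb S$.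

\medskip\noindent\textbf{(L2) Base change.} If $g':Y\times_{Y'}Y''\to Y''$ is the pullback of $g:Y\to Y'$ along $u:Y''\to Y'$, and $u'$ is the other projection, then $u^*g_!\simeq g'_!u'^*$. In particular, if $q:P\to S^n$ has fiber $A$ over $x_0$, then $x_0^*q_!\mathcal M\simeq\operatorname{colim}_A\mathcal M|_A$.

\medskip\noindent\textbf{(L3) Local systems on the sphere.} By James's theorem, $R=\mathbb S[\Omega S^n]$ is the free $E_1$-ring on the spectrum $S^\kappa$, included through $S^\kappa\subset\Omega S^n$. Hence, for a presentable stable category $\mathcal D$, an object of $\operatorname{Fun}(S^n,\mathcal D)$ is given by an object $D\in\mathcal D$ with an arbitrary map $\tau:S^\kappa\otimes D\to D$; no relation such as $\tau^2=0$ is imposed. The cofiber sequence of modules $R\otimes S^\kappa\otimes D\to R\otimes D\to D$ has two consequences. First, the mapping spectrum from $(D,\tau)$ to $(D',\tau')$ is the fiber of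
\[
\operatorname{map}(D,D')\to\operatorname{map}(S^\kappa\otimes D,D'),\qquad g\mapsto g\tau-\tau'(S^\kappa\otimes g),
\]
so $g:D\to D'$ underlies a morphism as soon as $g\tau\simeq\tau'(S^\kappa\otimes g)$. Second, applying $\mathbb S\otimes_R-$ gives a cofiber sequence $S^\kappa\otimes D\to D\to\operatorname{colim}_{S^n}(D,\tau)$, so for $\mathcal D=\mathrm{Sp}$ the colimit is finite if $D$ is. We also write $\tau$ for the operator $x\mapsto\tau_*([S^\kappa]\otimes x)$ of degree $\kappa$ on homotopy groups. If $\varphi:S^n\to Y$ is a based map and $\mathcal M\in\operatorname{Fun}(Y,\mathrm{Mod}_{\mathbb Q})$, then by (L1) the operator of $\varphi^*\mathcal M$ is the action of the image of $[S^\kappa]$ in $H_\kappa(\Omega Y;\mathbb Q)$.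

\medskip\noindent\textbf{(L4) Total spaces.} Taking the colimit in $\mathcal S$ gives an equivalence from $\operatorname{Fun}(Y,\mathcal S)$ to spaces over $Y$, under which restriction along $g$ is pullback along $g$. So functors $\mathcal X:Y\to\mathcal S_*$ correspond to \emph{retractive spaces} $Y\to X\xrightarrow{\rho}Y$ (the composite is the identity), $\mathcal X(y)$ being the fiber of $\rho$ over $y$. Pushouts of such functors are pushouts of total spaces, and the colimit of $\mathcal X$ in $\mathcal S_*$ is $X/Y$. Evaluation at $y$ has a left adjoint $y_!$, and the total space of $y_!S^e$ is $Y\vee S^e$ with $\rho(S^e)=y$, since a map from it to $X$ over and under $Y$ is a based map $S^e\to\mathcal X(y)$. The stalkwise functor $\Sigma^\infty:\operatorname{Fun}(Y,\mathcal S_*)\to\mathrm{Sp}^Y$ preserves colimits and commutes with $y_!$ and with restriction.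

\begin{definition}
Let $(Y,y)$ be a based connected space. A \emph{finite cell object} of $\mathrm{Sp}^Y$ is an object $\mathcal M$ with a finite filtration $0=\mathcal M_0\to\dots\to\mathcal M_l=\mathcal M$ in which $\mathcal M_j$ is the cofiber of a map $\Sigma^{r_j}y_!\mathbb S\to\mathcal M_{j-1}$, $r_j\in\mathbb Z$.
\end{definition}

For a based map $g:(Y,y)\to(Y',y')$ the functor $g_!$ preserves finite cell objects, since it is exact and $g_!y_!=y'_!$. Recall the textbook fact that a simply connected CW complex whose total integral homology is finitely generated is homotopy equivalent to a finite complex. We need this fact and also its analog for local systems.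

\begin{lemma}\label{lem:cell}
Let $Y$ be simply connected and let $\mathcal M\in\mathrm{Sp}^Y$ have a bounded below stalk. If $H_*(\operatorname{colim}_Y\mathcal M;\mathbb Z)$ is finitely generated, then $\mathcal M$ is a finite cell object.
\end{lemma}

\begin{proof}
Let $R'=\mathbb S[\Omega Y]$. It is connective, and $\pi_0R'=\mathbb Z$ because $\Omega Y$ is connected; this is where simple connectivity is used. For an $R'$-module $M$ put $\bar H_i(M)=H_i(\mathbb S\otimes_{R'}M;\mathbb Z)=\pi_i(H\mathbb Z\otimes_{R'}M)$. If $\pi_iM=0$ for $i<j$, then $\bar H_i(M)=0$ for $i<j$ and $\bar H_j(M)=\mathbb Z\otimes_{\pi_0R'}\pi_jM=\pi_jM$. Applied to the lowest nonzero homotopy group this gives a Hurewicz theorem: if $M$ is bounded below and $\bar H_i(M)=0$ for $i<j$, then $\pi_iM=0$ for $i<j$ and $\pi_jM\cong\bar H_j(M)$ naturally.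

Let $M$ be the module of $\mathcal M$, and choose $a<b$ with $\bar H_i(M)=0$ unless $a\le i<b$. We construct bounded below modules $M^{(i)}$, $a\le i\le b$, starting with $M^{(a)}=M$, such that $\bar H_j(M^{(i)})$ is zero for $j<i$, finitely generated for $j=i$, and equal to $\bar H_j(M)$ for $j>i$. Given $M^{(i)}$, choose a map $\Sigma^iR'^{\oplus c_i}\to M^{(i)}$, $c_i$ finite, that is onto on $\pi_i=\bar H_i$, and let $M^{(i+1)}$ be its cofiber. The groups $\bar H_j$ change only for $j=i,i+1$, where
\[
0\to\bar H_{i+1}(M^{(i)})\to\bar H_{i+1}(M^{(i+1)})\to\mathbb Z^{c_i}\to\bar H_i(M^{(i)})\to\bar H_i(M^{(i+1)})\to0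
\]
is exact. This gives the three properties. For $i=b-1$ the first group is $\bar H_b(M)=0$, so $\bar H_*(M^{(b)})$ is a subgroup of $\mathbb Z^{c_{b-1}}$, hence free, and concentrated in degree $b$. A basis gives a map $\Sigma^bR'^{\oplus c_b}\to M^{(b)}$ whose cofiber $M^{(b+1)}$ is bounded below with $\bar H_*=0$, hence zero. The fibers of the maps $M\to M^{(i)}$, $a\le i\le b+1$, filter $M$, starting at $0$, with successive cofibers $\operatorname{fib}(M^{(i)}\to M^{(i+1)})=\Sigma^iR'^{\oplus c_i}$. Attaching the summands one at a time gives the required filtration.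
\end{proof}

\section{From a local system to a fibration}\label{sec:realize}

A finite cell object is a stable recipe for attaching cells to the base retractively. After enough suspensions the recipe can be carried out with spaces.

\begin{lemma}\label{lem:destabilize}
Let $(P,b)$ be a based connected CW complex and $\mathcal M\in\mathrm{Sp}^P$ a finite cell object. For all large $\nu$ there is a functor $\mathcal X:P\to\mathcal S_*$ with $\Sigma^\infty\mathcal X\simeq\Sigma^\nu\mathcal M$ whose total space is obtained from $P$ by attaching finitely many cells of dimension at least $2$.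
\end{lemma}

\begin{proof}
Call $\mathcal X$ \emph{cellular} if it is built from the constant functor at a point by finitely many steps $\mathcal X'=\operatorname{cof}(b_!S^e\to\mathcal X'')$ with $e\ge1$. By (L4) the total space $X'$ is the pushout of $X''\leftarrow P\vee S^e\to P$. The right-hand map cones off $S^e$, so $X'$ is $X''$ with an $(e+1)$-cell attached. The stalkwise suspension of a cellular functor is cellular, because suspension commutes with cofibers and $\Sigma b_!S^e=b_!S^{e+1}$. It therefore suffices to find one $\nu$ and one cellular $\mathcal X$, and we induct along the filtration of $\mathcal M$. Suppose $\Sigma^\nu\mathcal M_{j-1}\simeq\Sigma^\infty\mathcal X_{j-1}$. By adjunction the suspended attaching map $\Sigma^{\nu+r_j}b_!\mathbb S\to\Sigma^\infty\mathcal X_{j-1}$ is an element of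
\[
\pi_{\nu+r_j}\Sigma^\infty\mathcal X_{j-1}(b)=\operatorname{colim}_u\pi_{\nu+r_j+u}\bigl(\Sigma^u\mathcal X_{j-1}(b)\bigr).
\]
Replacing $\mathcal X_{j-1}$ by $\Sigma^u\mathcal X_{j-1}$ and $\nu$ by $\nu+u$ for large $u$, we may assume that $\nu+r_j\ge1$ and that the attaching map is $\Sigma^\infty$ of a map $b_!S^{\nu+r_j}\to\mathcal X_{j-1}$. Its cofiber $\mathcal X_j$ is cellular and $\Sigma^\infty\mathcal X_j\simeq\Sigma^\nu\mathcal M_j$.
\end{proof}

\begin{proposition}\label{prop:realize}
Let $P$ be a connected CW complex and $q:P\to S^n$ a map whose homotopy fiber $A$ is simply connected with finitely generated total homology. Let $\mathcal M\in\mathrm{Sp}^P$ be a finite cell object such that $D=x_0^*q_!\mathcal M$ is a finite spectrum. For each sign $\pm$ there is a fibration $p:E\to S^n$ with $\operatorname{ind}(p)=\operatorname{ind}(q)$ whose fiber is simply connected and homotopy equivalent to a finite CW complex $F$ with $\chi(F)=\chi(A)\pm\chi(D)$.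
\end{proposition}

\begin{proof}
Take $\mathcal X$ as in Lemma~\ref{lem:destabilize} with $(-1)^\nu$ equal to the given sign, and let $P\to X\xrightarrow{\rho}P$ be its total space. Let $p:E\to S^n$ be the mapping path fibration of $q\rho:X\to S^n$, and $F_0$ its fiber. Since $\rho$ is a retraction, $\rho_*$ is onto on $H_n$, so $p_*H_n(E)=q_*\rho_*H_n(X)=q_*H_n(P)$.

The homotopy fiber of $q\rho$ is $X\times_PA$, so by (L4) $F_0$ is the retractive space over $A$ that corresponds to $\mathcal X|_A$. By (L4) and (L2),
\[
\Sigma^\infty(F_0/A)\simeq\operatorname{colim}_A\Sigma^\infty\mathcal X|_A\simeq\operatorname{colim}_A\Sigma^\nu\mathcal M|_A\simeq\Sigma^\nu D .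
\]
So $H_*(F_0,A)$ is finitely generated with Euler characteristic $(-1)^\nu\chi(D)$, and $H_*(F_0)$ is finitely generated with Euler characteristic $\chi(A)+(-1)^\nu\chi(D)$. As $X$ arises from $P$ by attaching cells of dimension at least $2$, the homotopy fibers of $P\to X$ are nonempty and connected. The section $A\to F_0$ is the pullback of $P\to X$ along $F_0\to X$, so it has the same homotopy fibers; hence $F_0$ is connected and $\pi_1A\to\pi_1F_0$ is onto. Thus $F_0$ is simply connected. By Milnor's theorem the homotopy fiber of a map of CW complexes has the homotopy type of a CW complex, so $F_0$ is homotopy equivalent to a finite complex.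
\end{proof}

\begin{remark}\label{rem:naive}
Suppose $q$ has index $d\ge2$ and $\chi(A)=0$. The obvious choices of $\mathcal M$ do not help. For one cell, $\mathcal M=b_!\mathbb S$ with $q(b)=x_0$, we get $D=\mathbb S[\Omega S^n]$, which is not finite. For the constant system $\mathbb S$ we get $D=\mathbb S[A]$ and $\chi(D)=0$. A section $\sigma$ of $q$ would give $D=\mathbb S$ for the pushforward under $\sigma$ of the constant system, but there is no section. If instead $q\sigma$ has degree $d$, then $D=\mathbb S[\Phi_d]$ with $\Phi_d$ the homotopy fiber of the degree $d$ self-map of $S^n$. This space is simply connected and rationally acyclic; if $D$ were finite, $\Phi_d$ would be a finite complex with $\chi=1$, against \eqref{eq:transfer}.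
\end{remark}

\section{Gluing over the universal space}\label{sec:universal}

By Lemma~\ref{lem:divisible}, $d$ divides the index of $p:Y\to S^n$ exactly when $p$ lifts to the pullback $B=S^n\times_{K_{\mathbb Q}}K$ of $s/d:S^n\to K_{\mathbb Q}$ and $l:K\to K_{\mathbb Q}$. Let $\pi:B\to S^n$ and $\eta:B\to K$ be the projections, so that $l\eta\simeq(s/d)\pi$. Equivalently, $B$ is the pullback
\begin{equation}\label{eq:square}
\begin{array}{ccc}
B&\xrightarrow{\ (\pi,\eta)\ }&S^n\times K\\[3pt]
{\scriptstyle\pi}\big\downarrow& &\big\downarrow{\scriptstyle\mathrm{id}\times l}\\[3pt]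
S^n&\xrightarrow{\ (\mathrm{id},\,s/d)\ }&S^n\times K_{\mathbb Q}.
\end{array}
\end{equation}
If $g:P\to B$ is a map over $S^n$ and $\mathcal M\in\mathrm{Sp}^P$, then $\mathcal M$ and $g_!\mathcal M$ have the same pushforward to $S^n$, so $B$ is the natural place to look for a local system first. The fiber of $\pi$ is $T=\operatorname{fib}(l)=K(\mathbb Q/\mathbb Z,n-1)$; in particular $B$ is simply connected. The fiber of $(\pi,\eta)$ is $K(\mathbb Q,n-1)$. Recall that for $m\ge1$
\begin{equation}\label{eq:acyclic}
\tilde H_*(K(\mathbb Q/\mathbb Z,m);\mathbb Q)=0,\qquad\tilde H_*(K(\mathbb Q,m);\mathbb Z/\ell)=0\quad(\ell\text{ prime}).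
\end{equation}
For $m=1$ write the spaces as filtered colimits of the $K(\mathbb Z/r,1)$ and of circles along maps of all degrees; then induct with the Serre spectral sequence of the path fibration. So $B$ looks like $S^n$ rationally and like $S^n\times K$ modulo each prime. This suggests gluing a local system on $B$ from a rational one on $S^n$ and an integral one on $S^n\times K$. The next lemma shows that a single cell over $T$ is glued in exactly this way.

Choose compatible base points $t_0\in T\subset B$ and $y_0\in K$, and let $c=\eta|_T:T\to K$. Let $C=\mathbb S[\Omega K]=\mathbb S[K(\mathbb Z,\kappa)]$, and let $\iota\in\pi_\kappa C$ be the class of $S^\kappa\subset\Omega S^n\xrightarrow{\Omega s}\Omega K$. Since $\kappa$ is odd, $K(\mathbb Z,\kappa)$ has the rational homology of $S^\kappa$, so $\pi_*C_{\mathbb Q}$ is the exterior algebra $\Lambda_{\mathbb Q}(\iota)$ and $\iota^2=0$.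

\begin{lemma}\label{lem:fracture}
\emph{(a)} The stalk at $t_0$ is an equivalence $\operatorname{Fun}(T,\mathrm{Mod}_{\mathbb Q})\simeq\mathrm{Mod}_{\mathbb Q}$, with inverse the constant system functor $\operatorname{const}$.

\emph{(b)} The object $(t_0)_!\mathbb S\in\mathrm{Sp}^T$ is the pullback of
\[
c^*(y_0)_!\mathbb S\longrightarrow\bigl(c^*(y_0)_!\mathbb S\bigr)_{\mathbb Q}=\operatorname{const}C_{\mathbb Q}\longleftarrow\operatorname{const}\mathbb Q,
\]
where the right-hand map is the unit $\mathbb Q\to C_{\mathbb Q}$ on stalks.
\end{lemma}

\begin{proof}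
(a) Since $n-2\ge1$, \eqref{eq:acyclic} gives $\mathbb Q[\Omega T]=\mathbb Q[K(\mathbb Q/\mathbb Z,n-2)]\simeq\mathbb Q$; apply (L1).

(b) Let $\phi:(t_0)_!\mathbb S\to c^*(y_0)_!\mathbb S$ be adjoint to $1\in\pi_0C$. On stalks it is the ring map $\mathbb S[\Omega T]\to C$. By (a), $((t_0)_!\mathbb S)_{\mathbb Q}=\operatorname{const}\mathbb Q$, and $\phi_{\mathbb Q}$ is determined by its stalk, which sends $1$ to $1$. So the claim is that the square formed by $\phi$, $\phi_{\mathbb Q}$ and the rationalization maps is a pullback. In a stable category this holds if and only if $\operatorname{cof}(\phi)\to\operatorname{cof}(\phi_{\mathbb Q})=\operatorname{cof}(\phi)_{\mathbb Q}$ is an equivalence, that is, if and only if the cofiber $Q$ of $\mathbb S[\Omega T]\to\mathbb S[\Omega K]$ is rational. The map $K(\mathbb Q/\mathbb Z,n-2)\to K(\mathbb Z,n-1)$ has fiber $K(\mathbb Q,n-2)$ and simply connected base, so by \eqref{eq:acyclic} and the Serre spectral sequence it is an isomorphism on mod $\ell$ homology. Thus $H_*(Q;\mathbb Z/\ell)=0$. This is the integral homology of the cofiber $Q/\ell$ of multiplication by $\ell$,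 which is bounded below, so $Q/\ell=0$ by the Hurewicz theorem. Every prime acts invertibly on $Q$, and $Q$ is rational.
\end{proof}

This lemma is where the case $n=2$ drops out: there $\Omega T$ is the discrete group $\mathbb Q/\mathbb Z$, whose rational group ring is not $\mathbb Q$.

Fix a $d$-datum $(U,\lambda,\beta,v)$ and place $U_i$ in degree $\kappa i$, so that $\lambda,\beta,v$ have degrees $\kappa,0,-\kappa$. Choose bases, let $\mathbb U_i$ be the wedge of $\operatorname{rk}U_i$ copies of $\Sigma^{\kappa i}\mathbb S$, and let $\mathbb U=\bigoplus_i\mathbb U_i$. Since $\kappa$ is odd, $\chi(\mathbb U)=\chi(U)$. Self-maps of a sphere spectrum are classified by their degree, so the \emph{integer} matrices of $\lambda$ and $\beta$ define maps $\lambda:S^\kappa\otimes\mathbb U\to\mathbb U$ and $\beta:\mathbb U\to\mathbb U$.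

\medskip\noindent\emph{The integral piece.} We have $\mathrm{Sp}^{S^n\times K}=\operatorname{Fun}(S^n,\mathrm{Sp}^K)$, and $\mathrm{Sp}^K$ is the category of $C$-modules. By (L3) there is an object $\mathcal V=(C\otimes\mathbb U,\theta)$, where $C\otimes\mathbb U=(y_0)_!\mathbb U$ and $\theta:S^\kappa\otimes C\otimes\mathbb U\to C\otimes\mathbb U$ is the $C$-linear map whose restriction to $S^\kappa\otimes\mathbb U$ is $\lambda+(\iota\otimes1)(S^\kappa\otimes\beta)$. On the rational homotopy $\Lambda_{\mathbb Q}(\iota)\otimes U_{\mathbb Q}$, moving $[S^\kappa]$ past $\iota$ produces the sign $(-1)^{\kappa\kappa}=-1$, so for $x\in U_{\mathbb Q}$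
\begin{equation}\label{eq:theta}
\theta(x)=\lambda x+\iota\beta x,\qquad\theta(\iota x)=-\iota\,\theta(x)=-\iota\lambda x .
\end{equation}
Put $\mathcal V_B=(\pi,\eta)^*\mathcal V\in\mathrm{Sp}^B$.

\medskip\noindent\emph{Its rationalization comes from the sphere.} The map $\Omega K\to\Omega K_{\mathbb Q}$ has fiber $K(\mathbb Q/\mathbb Z,n-2)$, so it is an isomorphism on rational homology, and $\mathbb Q[\Omega S^n\times\Omega K]\simeq\mathbb Q[\Omega S^n\times\Omega K_{\mathbb Q}]$. By (L1), $\mathcal V_{\mathbb Q}=(\mathrm{id}\times l)^*\tilde{\mathcal V}$ for some $\tilde{\mathcal V}\in\operatorname{Fun}(S^n\times K_{\mathbb Q},\mathrm{Mod}_{\mathbb Q})$, and \eqref{eq:square} gives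
\[
(\mathcal V_B)_{\mathbb Q}\simeq\pi^*\mathcal G',\qquad\mathcal G'=(\mathrm{id},s/d)^*\tilde{\mathcal V}.
\]
The stalk of $\mathcal G'$ is $C_{\mathbb Q}\otimes\mathbb U$. Both loop spaces are $(\kappa-1)$-connected, so $H_\kappa(\Omega S^n\times\Omega K_{\mathbb Q};\mathbb Q)$ has basis $[S^\kappa]\times1$, $1\times\iota$, and projecting to the factors shows that $[S^\kappa]$ maps to $[S^\kappa]\times1+\frac1d(1\times\iota)$. The first class acts on the stalk as $\theta$ and the class $1\times\iota$ as multiplication by $\iota$. By (L3) the operator of $\mathcal G'$ is $\tau'=\theta+\frac1d\iota$.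

\medskip\noindent\emph{The rational piece and the gluing map.} Let $\mathcal G=(\mathbb U_{\mathbb Q},\lambda)\in\operatorname{Fun}(S^n,\mathrm{Mod}_{\mathbb Q})$ and let $g:\mathbb U_{\mathbb Q}\to C_{\mathbb Q}\otimes\mathbb U$ be the map with $g(x)=x+\iota vx$ on homotopy groups. By \eqref{eq:theta} and $\iota^2=0$,
\[
\tau'g(x)=\lambda x+\iota\beta x-\iota\lambda vx+\tfrac1d\iota x,\qquad g(\lambda x)=\lambda x+\iota v\lambda x ,
\]
and these agree precisely because of \eqref{eq:datum}. So $g\lambda\simeq\tau'(S^\kappa\otimes g)$, and by (L3) $g$ underlies a morphism $g:\mathcal G\to\mathcal G'$. Let $\mathcal W\in\mathrm{Sp}^B$ be the pullback of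
\[
\mathcal V_B\longrightarrow(\mathcal V_B)_{\mathbb Q}\simeq\pi^*\mathcal G'\xleftarrow{\ \pi^*g\ }\pi^*\mathcal G .
\]

\begin{proposition}\label{prop:W}
The object $\mathcal W$ is a finite cell object of $\mathrm{Sp}^B$, and $x_0^*\pi_!\mathcal W$ is a finite spectrum of Euler characteristic $\chi(U)$.
\end{proposition}

\begin{proof}
We first show that $\mathcal W|_T$ has a finite filtration with successive cofibers $(t_0)_!\mathbb U_i$. The restriction of $\mathcal V_B$ to $T$ is $c^*(y_0)_!\mathbb U$, so by Lemma~\ref{lem:fracture}(a) $\mathcal W|_T$ is the pullback of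
\begin{equation}\label{eq:cospan}
c^*(y_0)_!\mathbb U\longrightarrow\operatorname{const}(C_{\mathbb Q}\otimes\mathbb U)\xleftarrow{\ \operatorname{const}g\ }\operatorname{const}\mathbb U_{\mathbb Q}.
\end{equation}
Filter $\mathbb U$ by $\mathbb U_{\le i}=\mathbb U_0\oplus\dots\oplus\mathbb U_i$. This filters the three objects and the left-hand map. To lift $g$ to a filtered map out of the direct sum it suffices to factor each restriction $g|_{(\mathbb U_i)_{\mathbb Q}}$ through $C_{\mathbb Q}\otimes\mathbb U_{\le i}$, and this is possible because $x+\iota vx\in U_i\otimes\mathbb Q+\iota\,(U_{i-1}\otimes\mathbb Q)$ for $x\in U_i\otimes\mathbb Q$. On the $i$-th cofiber the term $\iota vx$ disappears and $g$ induces $x\mapsto1\otimes x$. Pullbacks commute with cofibers in a stable category, so $\mathcal W|_T$ is filtered with $i$-th cofiber the pullback of \eqref{eq:cospan} for $\mathbb U_i$ with the unit in place of $g$. That diagram is a finite sum of $\kappa i$-fold suspensions of the one in Lemma~\ref{lem:fracture}(b), and its pullback is $(t_0)_!\mathbb U_i$.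

By (L2), $x_0^*\pi_!\mathcal W=\operatorname{colim}_T\mathcal W|_T$, and $\operatorname{colim}_T(t_0)_!\mathbb U_i=\mathbb U_i$. So $x_0^*\pi_!\mathcal W$ has a finite filtration with cofibers $\mathbb U_i$; it is finite with Euler characteristic $\chi(U)$. By (L3), $\operatorname{colim}_B\mathcal W=\operatorname{colim}_{S^n}\pi_!\mathcal W$ is then finite as well. The stalk of $\mathcal W$ at $t_0$ is filtered with cofibers $\mathbb S[\Omega T]\otimes\mathbb U_i$, so it is connective. Lemma~\ref{lem:cell} applies to the simply connected space $B$.
\end{proof}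

\section{Descent to a finite complex}\label{sec:descent}

Proposition~\ref{prop:realize} does not apply to $\pi:B\to S^n$, since $H_{n-1}(T)=\mathbb Q/\mathbb Z$ is not finitely generated. But $\mathcal W$ has finitely many cells, so it should involve only a finite part of $B$.

\begin{lemma}\label{lem:descent}
Let $Y$ be a connected CW complex, $Z_0\subset Y$ a finite connected subcomplex containing the base point $y$, and $\mathcal M\in\mathrm{Sp}^Y$ a finite cell object. There are a finite connected subcomplex $i:Z\subset Y$ containing $Z_0$ and a finite cell object $\mathcal N\in\mathrm{Sp}^Z$ with $i_!\mathcal N\simeq\mathcal M$.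
\end{lemma}

\begin{proof}
Induct along the filtration of $\mathcal M$, starting with $Z_0$ and $0$. Suppose $\mathcal M_{j-1}\simeq i_!\mathcal N$ for such a pair $(Z,\mathcal N)$. Let $Z'$ run through the finite connected subcomplexes containing $Z$, a filtered family with union $Y$, and write $i=i'\circ e'$ with $e':Z\subset Z'$ and $i':Z'\subset Y$. The units of the adjunctions $(i'_!,i'^*)$ give a natural map
\[
\operatorname{colim}_{Z'}\,y^*e'_!\mathcal N\longrightarrow y^*i_!\mathcal N .
\]
For $\mathcal N=y_!\mathbb S$ it is the map $\operatorname{colim}\mathbb S[\Omega Z']\to\mathbb S[\Omega Y]$, an equivalence because spheres and disks have compact image, so that $\pi_*Y=\operatorname{colim}\pi_*Z'$. Both sides are exact in $\mathcal N$, so the map is an equivalence for every finite cell object. The attaching map $\Sigma^{r_j}y_!\mathbb S\to i_!\mathcal N$ is an element of $\pi_{r_j}y^*i_!\mathcal N$, so it comes from $\pi_{r_j}y^*e'_!\mathcal N$ for some $Z'$. That is, it is $i'_!$ of a map $\Sigma^{r_j}y_!\mathbb S\to e'_!\mathcal N$ in $\mathrm{Sp}^{Z'}$, whose cofiber $\mathcal N'$ is a finite cell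 object with $i'_!\mathcal N'\simeq\mathcal M_j$.
\end{proof}

\begin{proposition}\label{prop:Z}
There are a simply connected finite complex $Z$, a map $f:Z\to S^n$ of index $d$, and a finite cell object $\mathcal N\in\mathrm{Sp}^Z$ such that $x_0^*f_!\mathcal N$ is a finite spectrum of Euler characteristic $d$.
\end{proposition}

\begin{proof}
Let $\mathcal W$ be built from the datum of Proposition~\ref{prop:datum}. Let $\delta:S^n\to S^n$ have degree $d$. The maps $(s/d)\delta$ and $ls$ both represent $s\in H^n(S^n;\mathbb Q)$, so $\delta$ and $s:S^n\to K$ define $\sigma:S^n\to B$ with $\pi\sigma\simeq\delta$. As $S^n$ and $B$ are simply connected, $B$ has a CW model obtained from $S^n$, with its two-cell structure and mapped by $\sigma$, by attaching cells of dimension at least $2$. Every subcomplex containing $S^n$ has a point as its $1$-skeleton and is simply connected. Lemma~\ref{lem:descent} with $Z_0=S^n$ gives $i:Z\to B$ and $\mathcal N$ with $i_!\mathcal N\simeq\mathcal W$. Put $f=\pi i$. Then $f_!\mathcal N=\pi_!\mathcal W$, and Proposition~\ref{prop:W} gives the stalk. The index of $f$ is divisible by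 $d$ by Lemma~\ref{lem:divisible} with $h=\eta i$, and it divides $d$ because $f|_{S^n}$ has degree $d$.
\end{proof}

\section{Sphere bundles with finite fiber and index $d$}\label{sec:sphere}

The homotopy fiber of $f:Z\to S^n$ need not be finite (Remark~\ref{rem:naive} has an example). We factor $f$ through a space with finite fiber and the same index. The factorization through the projection $S^n\times Z\to S^n$ by the graph of $f$ has finite fiber $Z$ but index $1$. To restore the index we must impose a multiple of the relation $s=dh$ on $S^n\times Z$ without losing finiteness. A sphere bundle does this, since the Euler class of a vector bundle vanishes on its sphere bundle. So we need bundles with prescribed Euler class up to a multiple.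

Take for $K$ a CW model with finite skeleta $K^{(r)}$, let $z\in H^n(K;\mathbb Z)$ be the fundamental class, and for $t\ge1$ let $[t]:K\to K$ be the map with $[t]^*z=tz$, so that $[t][t']\simeq[tt']$.

\begin{lemma}\label{lem:kill}
Let $G$ be a torsion abelian group, $j\ge1$ and $o\in H^j(K;G)$. Then $[t]^*o=0$ for some $t\ge1$.
\end{lemma}

\begin{proof}
A cellular cocycle for $o$ takes finitely many values, which generate a finite subgroup of $G$. So we may assume that $G$ is finite, and then, splitting it into cyclic groups and multiplying the resulting integers $t$, that $G=\mathbb Z/e$. The colimit of $K\xrightarrow{[1]}K\xrightarrow{[2]}K\xrightarrow{[3]}\cdots$ is $K_{\mathbb Q}$, and $H_j(K_{\mathbb Q};\mathbb Z/e)=0$ by \eqref{eq:acyclic} and induction on the number of prime factors of $e$. The group $H_j(K;\mathbb Z/e)$ is finite and maps to zero in the colimit, so $[t]_*=0$ on it for some factorial $t$. Since $\mathbb Z/e$ is injective as a module over itself, $H^j(K;\mathbb Z/e)=\operatorname{Hom}(H_j(K;\mathbb Z/e),\mathbb Z/e)$ naturally, and $[t]^*=0$.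
\end{proof}

\begin{lemma}\label{lem:euler}
For $r\ge n+1$ there are $N\ge1$ and an oriented vector bundle of rank $n$ over $K^{(r)}$ with Euler class $Nz$.
\end{lemma}

\begin{proof}
As $n$ is even, $H^*(BSO(n);\mathbb Q)$ is the polynomial ring on the Pontryagin classes $p_1,\dots,p_{n/2-1}$ and the Euler class $e$. These classes define a map
\[
BSO(n)\to\mathcal B_1=K_{\mathbb Q}\times\prod_{i=1}^{n/2-1}K(\mathbb Q,4i)
\]
of simply connected spaces which is an isomorphism on rational cohomology, so its fiber $\Phi$ has torsion homotopy groups. Also $\Phi$ is simply connected, since $\pi_1BSO(n)=0$ and $\pi_1\mathcal B_1=\pi_2\mathcal B_1=0$. Because $BSO(n)$ is simply connected, the map has a Moore--Postnikov tower of principal fibrations: spaces $\mathcal B_j$, $j\ge2$, with $\mathcal B_j$ the fiber of a map $k_j:\mathcal B_{j-1}\to K(\pi_j\Phi,j+1)$, and compatible maps $BSO(n)\to\mathcal B_j$ with $j$-connected fiber.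

Let $\psi_1=(l,*):K\to\mathcal B_1$. Suppose $\psi_{j-1}:K\to\mathcal B_{j-1}$ lifts $\psi_1[N_{j-1}]$, with $N_1=1$. By Lemma~\ref{lem:kill} there is $t$ with $[t]^*\psi_{j-1}^*k_j=0$, so $\psi_{j-1}[t]$ lifts to $\psi_j:K\to\mathcal B_j$, and $N_j=N_{j-1}t$. Put $N=N_r$. The obstructions to lifting $\psi_r|_{K^{(r)}}$ to $BSO(n)$ lie in cohomological degrees at least $r+2$, so they vanish. The resulting bundle has Euler class $Nz$ rationally, hence integrally, because $H^n(K^{(r)};\mathbb Z)=\mathbb Z$ for $r\ge n+1$.
\end{proof}

For odd $n$ the lemma is false, since the Euler class of a bundle of odd rank satisfies $2e=0$.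

\begin{proposition}\label{prop:P}
Let $Z$ be a simply connected finite complex and $f:Z\to S^n$ a map of index $d\ge1$. Then $f=qj$ for maps $j:Z\to P$ and $q:P\to S^n$, where $q$ is a fibration of index $d$, the space $P$ has the homotopy type of a connected CW complex, and the fiber $A$ of $q$ is simply connected with finitely generated total homology and $\chi(A)=0$.
\end{proposition}

\begin{proof}
Take $h\in H^n(Z;\mathbb Z)$ as in Lemma~\ref{lem:divisible}. The class $f^*s-dh$ vanishes rationally and $H^n(Z;\mathbb Z)$ is finitely generated, so $m(f^*s-dh)=0$ for some $m\ge1$. Let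
\[
\epsilon=m(s\times1)-md(1\times h)\in H^n(S^n\times Z;\mathbb Z),
\]
let $r=n+\dim Z+1$, and represent $\epsilon$, by cellular approximation, by a map $\hat\epsilon:S^n\times Z\to K^{(r)}$. Let $\xi$ be the pullback of the bundle of Lemma~\ref{lem:euler}, with Euler class $N\epsilon$. Let $P$ be the unit sphere bundle of $\xi$, a sphere bundle over a connected finite complex, and let $q$ be the composite $P\to S^n\times Z\to S^n$.

Since $(f,\mathrm{id})^*\epsilon=m(f^*s-dh)=0$, the map $\hat\epsilon(f,\mathrm{id}):Z\to K^{(r)}$ is null-homotopic in $K$, and then in $K^{(r)}$ because $\dim Z+1\le r$. So $(f,\mathrm{id})^*\xi$ is trivial, and a unit section gives $j:Z\to P$ with $qj=f$. The fiber $A$ is an $S^{n-1}$-bundle over $Z$. It is simply connected since $n-1\ge2$, and the Serre spectral sequence gives finite generation and $\chi(A)=\chi(S^{n-1})\chi(Z)=0$, as $n-1$ is odd.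

The pullback of $\xi$ to $P$ has a nowhere vanishing section, so its Euler class is zero: $Nm\,q^*s=Nmd\,h_P$, where $h_P$ is the pullback of $h$. By Lemma~\ref{lem:divisible}, $d$ divides $\operatorname{ind}(q)$. Conversely $q_*H_n(P)\supset q_*j_*H_n(Z)=d\,\mathbb Z$.
\end{proof}

For $Z=S^n$ and $f$ of degree $d$ this already gives fibrations of index $d$, with fiber an $S^{n-1}$-bundle over $S^n$ and Euler characteristic $0$. The local system supplies the missing Euler characteristic.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Take $Z$, $f$, $\mathcal N$ from Proposition~\ref{prop:Z} and factor $f=qj$ as in Proposition~\ref{prop:P}. Let $\mathcal M\in\mathrm{Sp}^P$ be the direct sum of $|k|$ copies of $j_!\mathcal N$, a finite cell object. Since $q_!j_!\mathcal N=f_!\mathcal N$, the spectrum $D=x_0^*q_!\mathcal M$ is the sum of $|k|$ copies of $x_0^*f_!\mathcal N$, which is finite with $\chi(D)=|k|d$. Proposition~\ref{prop:realize}, applied to a CW model of $P$ with the sign of $k$, gives a fibration of index $d$ whose fiber is simply connected and homotopy equivalent to a finite complex $F$ with $\chi(F)=0\pm|k|d=kd$.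
\end{proof}

\begin{thebibliography}{9}

\bibitem{BG} Becker and Gottlieb, \emph{Transfer maps for fibrations and duality}, Compositio Math. 33 (1976).

\bibitem{HA} Lurie, \emph{Higher Algebra}.

\bibitem{HTT} Lurie, \emph{Higher Topos Theory}.

\end{thebibliography}
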